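
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Copies of $c_0$ and analytic Radon--Nikodym operators\\ on Banach lattices}


\begin{abstract}
An operator $U:E\to Y$ is an analytic Radon--Nikodym operator if it sends every bounded analytic $E$-valued function on the disc to a function with radial limits almost everywhere in the norm of $Y$. Such an operator cannot fix a copy of $c_0$. We disprove the conjecture that, when $E$ is a Banach lattice, the converse holds: there is a positive operator from a separable Banach lattice into $c_0$ that fixes no copy of $c_0$ and sends some bounded analytic function to one with no radial limit at any point of the circle. We also show that the converse holds for every domain lattice $E$ exactly when $Y$ contains no copy of $c_0$, and that it holds for every range $Y$ when $E$ has order continuous norm.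
\end{abstract}

\section{The question and the answer}

Let $\mathbb D$ be the open unit disc, $\mathbb T$ the unit circle, $m$ normalized Lebesgue measure on $\mathbb T$, and $X$ a complex Banach space. For $1<p\le\infty$, $H^p(\mathbb D,X)$ is the space of analytic $f:\mathbb D\to X$ with $\sup_{0<r<1}\|f(r\,\cdot)\|_{L^p(\mathbb T,X)}<\infty$, and $\tilde H^p(\mathbb D,X)$ is the subspace of those $f$ whose radial limit $\lim_{r\to1^-}f(r\zeta)$ exists in the norm of $X$ for almost every $\zeta\in\mathbb T$.

For $X=\mathbb C$ the two spaces coincide, by Fatou's theorem. A simple example in which they differ is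
\begin{equation}\label{eq:model}
f_0(z)=(z,z^2,z^3,\dots)\in c_0\qquad(z\in\mathbb D).
\end{equation}
It is analytic, since $\sum_n z^ne_n$ converges absolutely, and bounded by $1$. But if $f_0(r\zeta)$ had a limit in $c_0$, the coordinates of that limit would be $\zeta^n$, of modulus $1$. So $f_0$ has no radial limit at any point.

A bounded linear operator $U:X\to Y$ may repair this defect. It is called an \emph{analytic Radon--Nikodym operator}, or \emph{ARN-operator}, if
\[
U\bigl(H^p(\mathbb D,X)\bigr)\subset\tilde H^p(\mathbb D,Y),\qquad (Uf)(z)=U(f(z)).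
\]
It is known that requiring this for all $p\in(1,\infty]$ or for just one such $p$ gives the same class of operators. The space $X$ has the \emph{analytic Radon--Nikodym property} if its identity operator is an ARN-operator.

We say that $U:X\to Y$ \emph{fixes a copy of $c_0$} if there is a closed subspace $Z\subset X$ isomorphic to $c_0$ such that $U|_Z$ is an isomorphism onto its image. Example \eqref{eq:model} shows that this is an obstruction. For operators on Banach lattices the following is a known fact; the short argument works for every $X$.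

\begin{proposition}\label{prop:necessity}
An ARN-operator does not fix a copy of $c_0$.
\end{proposition}

\begin{proof}
Suppose that $U:X\to Y$ fixes a copy of $c_0$, and let $V:c_0\to X$ be an isomorphic embedding such that $UV$ is an isomorphism onto its image. Then $Vf_0$ lies in $H^\infty(\mathbb D,X)$, hence in every $H^p(\mathbb D,X)$. If $UVf_0(r\zeta)$ converged as $r\to1^-$, then so would $f_0(r\zeta)$ in $c_0$, and this happens for no $\zeta$. So $U$ is not an ARN-operator.
\end{proof}

Is this the only obstruction? On Banach lattices there is good reason to think so. A Banach lattice is a \emph{KB-space} if every norm bounded increasing sequence of positive elements converges in norm, and the following is known: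
\begin{equation}\label{eq:KB}
\text{a Banach lattice has the analytic Radon--Nikodym property if and only if it is a KB-space.}
\end{equation}
The failure to be a KB-space produces copies of $c_0$, and so for identity operators the answer is yes: a Banach lattice with no subspace isomorphic to $c_0$ has the analytic Radon--Nikodym property (this is contained in Theorem~\ref{thm:range} below, with $Y=E$). The natural statement for operators is the following.

\begin{conjecture}
Let $E$ be a Banach lattice and let $Y$ be a Banach space. An operator $U:E\to Y$ is an ARN-operator if and only if $U$ does not fix a copy of $c_0$.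
\end{conjecture}

The conjecture is false, already for positive operators into $c_0$.

\begin{theorem}\label{thm:counter}
There are a separable Banach lattice $E$, a positive operator $U:E\to c_0$ and a function $f\in H^\infty(\mathbb D,E)$ such that $U$ does not fix a copy of $c_0$, but $\lim_{r\to1^-}Uf(r\zeta)$ exists in $c_0$ for no $\zeta\in\mathbb T$. In particular $U$ is not an ARN-operator.
\end{theorem}

Two positive results show where a counterexample has to live.

\begin{theorem}\label{thm:range}
For a Banach space $Y$ the following are equivalent: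
\begin{enumerate}
\item[\textup{(1)}] for every Banach lattice $E$, every operator $E\to Y$ that does not fix a copy of $c_0$ is an ARN-operator;
\item[\textup{(2)}] $Y$ contains no closed subspace isomorphic to $c_0$.
\end{enumerate}
If \textup{(2)} holds, then every operator from a Banach lattice to $Y$ is an ARN-operator.
\end{theorem}

\begin{theorem}\label{thm:oc}
Let $E$ be a Banach lattice with order continuous norm and let $Y$ be any Banach space. Then $U:E\to Y$ is an ARN-operator if and only if $U$ does not fix a copy of $c_0$.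
\end{theorem}

So in every counterexample the range contains $c_0$ and the norm of the domain is not order continuous. Section~\ref{sec:prelim} fixes conventions and contains a lemma used for the two positive results. Section~\ref{sec:idea} explains the idea behind Theorem~\ref{thm:counter} on the smallest cases, and Section~\ref{sec:construction} gives the proof. Sections~\ref{sec:range} and~\ref{sec:oc} prove Theorems~\ref{thm:range} and~\ref{thm:oc}.

\section{Conventions and one lemma on $c_0$}\label{sec:prelim}

All Banach spaces are complex and all operators are bounded and complex-linear. A Banach lattice is the complexification $E=E_{\mathbb R}+iE_{\mathbb R}$ of a real Banach lattice $E_{\mathbb R}$, with the modulus $|x+iy|=\sup_{\theta}(x\cos\theta+y\sin\theta)$ and the norm $\|x\|=\||x|\|$; order statements refer to $E_{\mathbb R}$. The supremum is a limit of finite suprema, uniformly relative to $|x|+|y|$. So it is the same in a closed sublattice, and in lattices of functions with the pointwise lattice operations the modulus is the pointwise one.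 An \emph{ideal} is a subspace that with $x$ contains every $y$ such that $|y|\le|x|$. The norm is \emph{order continuous} if $\|x_\alpha\|\to0$ whenever $x_\alpha\downarrow0$.

We write $P_z$ for the Poisson kernel at $z\in\mathbb D$ and $P[\psi](z)=\int P_z\psi\,dm$.

In the positive results, copies of $c_0$ will be recognized through the Bessaga--Pe\l czy\'nski selection principle: a weakly null sequence whose norms are bounded away from $0$ has a basic subsequence.

\begin{lemma}\label{lem:BP}
Let $(y_i)$ be a sequence in a Banach space $Y$ with $\inf_i\|y_i\|>0$ and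
\[
M=\sup\Bigl\{\Bigl\|\sum_{i\le J}c_iy_i\Bigr\|:\ J\ge1,\ |c_i|\le1\Bigr\}<\infty .
\]
Then there are a subsequence $(y_{i_l})$ and $c>0$ with
$c\max_l|c_l|\le\bigl\|\sum_l c_ly_{i_l}\bigr\|\le M\max_l|c_l|$ for all finite scalar sequences $(c_l)$. Consequently:
\begin{enumerate}
\item[\textup{(a)}] a space $Y$ with such a sequence contains a copy of $c_0$;
\item[\textup{(b)}] if $V:c_0\to X$ is an isomorphic embedding and $U:X\to Y$ is an operator with $\inf_i\|UVe_i\|>0$, then $U$ fixes a copy of $c_0$.
\end{enumerate}
\end{lemma}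

\begin{proof}
For $y^*\in Y^*$, a choice of unimodular $c_i$ gives $\sum_{i\le J}|y^*(y_i)|\le M\|y^*\|$ for all $J$. So $(y_i)$ is weakly null, and a subsequence is basic, say with basis constant $K$. Then $|c_l|\,\|y_{i_l}\|\le2K\|\sum_jc_jy_{i_j}\|$, which is the lower estimate; the upper one is the hypothesis. Assertion (a) follows. For (b), the sequence $y_i=UVe_i$ satisfies the hypotheses, with $M\le\|UV\|$. The lower estimate says that $UV$ is bounded below on the closed span $W$ of $(e_{i_l})$, which is isometric to $c_0$; so $U$ is an isomorphism on $V(W)$.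
\end{proof}

\section{The idea: point masses, spread masses, generic zeros}\label{sec:idea}

We look for a function $f$ like \eqref{eq:model} and a lattice $E$ in which $f$ is bounded, but which has too little room for $c_0$. If $f$ takes values in a given space of functions, the smallest solid subspace in which $f$ is bounded suggests itself: admit those $x$ for which
\[
|x|\le\int_{\mathbb D}|f(z)|\,d\lambda(z)\quad\text{for some finite positive Borel measure }\lambda\text{ on }\mathbb D,
\]
and let $\|x\|$ be the infimum of $\lambda(\mathbb D)$. For $f(z)$ itself one takes $\lambda=\delta_z$, so $\|f(z)\|\le1$. We try this in stages.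

\subsection{Point masses on the circle}\label{sub:point}
Let $p_n$ be continuous on $\overline{\mathbb D}$, analytic in $\mathbb D$, with $|p_n|\le1$ and $p_n(z)\to0$ for $z\in\mathbb D$. Take $f(z)=(p_n(z))_n$, let $E\subset c_0$ be the lattice just described, and let $U:E\to c_0$ be the inclusion. If $f$ has no radial limit at some $\zeta$ because $|p_n(\zeta)|\ge2c>0$ for all $n$ in an infinite set $I$, then $U$ fixes a copy of $c_0$. Indeed, for each $J$ the continuity of the $p_n$ gives $r<1$ with $|p_n(r\zeta)|\ge c$ for $n\in I$, $n\le J$. Hence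
\[
\sum_{n\in I,\,n\le J}e_n\le c^{-1}|f(r\zeta)|,\qquad
\max_n|c_n|\le\Bigl\|\sum_{n\in I,\,n\le J}c_ne_n\Bigr\|_E\le c^{-1}\max_n|c_n| ,
\]
and $(e_n)_{n\in I}$ spans a copy of $c_0$ in $E$ that is fixed by $U$. The measures responsible are the point masses $\delta_{r\zeta}$. As $J\to\infty$, necessarily $r\to1$, and they converge to a point mass on $\mathbb T$.

\subsection{A second variable and a function with generic zeros}\label{sub:generic}
To disarm point masses we add a variable $\omega\in\mathbb T$, put $f(z)(n,\omega)=p_n(z)h(z\omega)$, take for $E$ only \emph{continuous} functions on $\mathbb N\times\mathbb T$ that vanish at infinity, and let $U$ be integration in $\omega$. Since $\int h(z\omega)\,dm(\omega)=h(0)$, we get $Uf(z)=(h(0)p_n(z))_n$, and nothing is lost, provided $h(0)\neq0$. The factor $h$ is the following.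

\begin{lemma}\label{lem:h}
There are an analytic function $h$ on $\mathbb D$ with $|h|\le1$ and $|h(0)|\ge e^{-1}$, and a dense $G_\delta$ set $G\subset\mathbb T$, such that $h(z)\to0$ as $z\to\xi$, $z\in\mathbb D$ (unrestrictedly), for every $\xi\in G$.
\end{lemma}

\begin{proof}
Choose open dense sets $V_k\subset\mathbb T$ with $m(V_k)\le2^{-k}$, $k\ge1$, and put $\psi=\sum_k1_{V_k}$. Then $\int\psi\,dm\le1$, and $G=\bigcap_kV_k$ is a dense $G_\delta$ by Baire's theorem. Let $h=e^{-F}$, where $F$ is analytic with real part $P[\psi]$. Then $|h|=e^{-P[\psi]}\le1$ and $|h(0)|=e^{-\int\psi\,dm}\ge e^{-1}$. Let $\xi\in G$ and $M\in\mathbb N$. On the open set $V=V_1\cap\dots\cap V_M\ni\xi$ we have $\psi\ge M$, so $P[\psi](z)\ge M\,P[1_V](z)\to M$ as $z\to\xi$. As $M$ is arbitrary, $P[\psi](z)\to\infty$ and $h(z)\to0$.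
\end{proof}

So the mean of $|h|$ on every circle $r\mathbb T$ is at least $|h(0)|$, and yet $h$ tends to $0$ at a generic boundary point. Here is the main idea in its smallest case. Let $0\le u_1\le u_2\le\cdots$ be continuous on $\mathbb N\times\mathbb T$ with $u_N\le|f(z_N)|$, where $z_N\to a\in\mathbb T$. For fixed $N$ and all $M\ge N$,
\[
u_N(n,\omega)\le u_M(n,\omega)\le|h(z_M\omega)|\longrightarrow0\quad(M\to\infty)\qquad\text{if }a\omega\in G .
\]
Such $\omega$ are dense and $u_N(n,\cdot)$ is continuous, so $u_N=0$. Thus, although $U|f(z_N)|$ has coordinates at least $|h(0)|\,|p_n(z_N)|$, point masses that converge to a point of $\mathbb T$ dominate no increasing sequence other than zero.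

\subsection{Spread masses}\label{sub:spread}
Measures that converge to a spread-out measure on $\mathbb T$ are a second danger. With $p_n(z)=z^n$ the construction still fails: if $\lambda$ is $m$ transported to $r\mathbb T$, then
\[
\int_{\mathbb D}|f(z)(n,\omega)|\,d\lambda(z)=r^n\int_{\mathbb T}|h(r\zeta\omega)|\,dm(\zeta)\ge r^n|h(0)| .
\]
Choosing $r$ with $r^J\ge\frac12$ we see that the indicator function of $\{(n,\omega):n\le J\}$ has norm at most $2/|h(0)|$ in $E$, and the functions $e_n\otimes1$ span a copy of $c_0$ that $U$ maps to $c_0$ isomorphically. We therefore want $p_n$ with $\int|p_n|\,d\nu\to0$ for every \emph{atomless} $\nu$ on $\mathbb T$, but $p_n(\zeta)\not\to0$ for every single $\zeta$. Peaks that get narrow, and sweep around the circle infinitely often, do this. In the next lemma the $n$-th peak has width of order $1/n$ and is reached by a step of length $1/n$; the sum of the steps diverges.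

\begin{lemma}\label{lem:b}
Let $\tau_n=\sum_{j=1}^n1/j$, $\zeta_n=e^{i\tau_n}$ and
\[
b_n(z)=\Bigl(\frac{1+\bar\zeta_nz}2\Bigr)^{n^2},\qquad z\in\overline{\mathbb D},\ n\ge1 .
\]
\begin{enumerate}
\item[\textup{(i)}] $|b_n|\le1$ on $\overline{\mathbb D}$, and $|b_n(z)|\le\bigl(\frac{1+|z|}2\bigr)^{n^2}\to0$ for $z\in\mathbb D$.
\item[\textup{(ii)}] For $0<\delta\le 2$, $\ \sup\{|b_n(z)|:|z|\le1,\ |z-\zeta_n|\ge\delta\}\le(1-\delta^2/4)^{n^2/2}\to0$.
\item[\textup{(iii)}] For every $\zeta\in\mathbb T$, $|b_n(\zeta)|\ge\frac78$ for infinitely many $n$.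
\item[\textup{(iv)}] If $\nu$ is a finite positive atomless Borel measure on $\mathbb T$, then $\int|b_n|\,d\nu\to0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) is immediate. For (ii), let $w=\bar\zeta_nz$, so $|w|\le1$ and $|w-1|\ge\delta$. Then $|1+w|^2=2+2|w|^2-|1-w|^2\le4-\delta^2$.

(iii) Let $\zeta=e^{it}$ with $t>0$. Since $\tau_n\uparrow\infty$, for every large integer $l$ there is $n$ with $\tau_n\le t+2\pi l<\tau_{n+1}$, and $n\to\infty$ as $l\to\infty$. Then $\zeta=\zeta_ne^{is}$ with $0\le s<1/n$, and
\[
|b_n(\zeta)|=\Bigl|\frac{1+e^{is}}2\Bigr|^{n^2}=\cos(s/2)^{n^2}\ge\Bigl(1-\frac1{8n^2}\Bigr)^{n^2}\ge\frac78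
\]
by $\cos x\ge1-x^2/2$ and Bernoulli's inequality.

(iv) First, $\sup_{\xi\in\mathbb T}\nu(\{|\zeta-\xi|<\delta\})\to0$ as $\delta\to0$. Otherwise, by compactness, there are $c>0$, $\delta_j\to0$ and $\xi_j\to\xi$ with $\nu(\{|\zeta-\xi_j|<\delta_j\})\ge c$; then $\nu(\{|\zeta-\xi|<\delta\})\ge c$ for every $\delta>0$, and $\nu(\{\xi\})\ge c$. Now
\[
\int|b_n|\,d\nu\le\nu(\{|\zeta-\zeta_n|<\delta\})+\nu(\mathbb T)\sup_{|z|\le1,\,|z-\zeta_n|\ge\delta}|b_n(z)| .
\]
Given $\epsilon>0$, choose $\delta$ so that the first term is at most $\epsilon$ for all $n$; by (ii) the second tends to $0$.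
\end{proof}

The factor $h$ thus takes care of the atoms on $\mathbb T$ of a limit measure and the functions $b_n$ of the rest. Section~\ref{sec:construction} combines the two.

\section{The counterexample}\label{sec:construction}

Let $h,G$ be as in Lemma~\ref{lem:h} and $b_n$ as in Lemma~\ref{lem:b}.

\subsection{The lattice}
Let $C_0=C_0(\mathbb N\times\mathbb T)$ be the space of complex continuous functions $x=x(n,\omega)$ vanishing at infinity; that is, each $x(n,\cdot)$ is continuous and $\sup_\omega|x(n,\omega)|\to0$ as $n\to\infty$. For a finite positive Borel measure $\lambda$ on $\mathbb D$ put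
\[
\Phi_\lambda(n,\omega)=\int_{\mathbb D}|b_n(z)|\,|h(z\omega)|\,d\lambda(z)\le\lambda(\mathbb D).
\]
Let $E$ be the set of $x\in C_0$ such that $|x|\le\Phi_\lambda$ pointwise for some such $\lambda$, and
\[
\|x\|_E=\inf\{\lambda(\mathbb D):|x|\le\Phi_\lambda\}.
\]

\begin{lemma}
$E$ is a Banach lattice with the pointwise order and modulus, and $\|x\|_\infty\le\|x\|_E$.
\end{lemma}

\begin{proof}
Since $\Phi_\lambda+\Phi_{\lambda'}=\Phi_{\lambda+\lambda'}$ and $\Phi_{c\lambda}=c\,\Phi_\lambda$ for $c\ge0$, $E$ is a vector space and $\|\cdot\|_E$ is a seminorm. From $\Phi_\lambda\le\lambda(\mathbb D)$ we get $\|x\|_\infty\le\|x\|_E$, so it is a norm. If $x\in E$, $y\in C_0$ and $|y|\le|x|$, then $y\in E$ and $\|y\|_E\le\|x\|_E$. So the real functions in $E$ form an ideal of $C_0(\mathbb N\times\mathbb T;\mathbb R)$ with a lattice norm, $E$ is its complexification, and $\|x\|_E=\||x|\|_E$.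

For completeness, let $\sum_k\|x_k\|_E<\infty$. Choose $\lambda_k$ with $|x_k|\le\Phi_{\lambda_k}$ and $\lambda_k(\mathbb D)\le\|x_k\|_E+2^{-k}$. The series $\sum_kx_k$ converges uniformly to some $x\in C_0$, and
\[
\Bigl|x-\sum_{k\le K}x_k\Bigr|\le\sum_{k>K}|x_k|\le\sum_{k>K}\Phi_{\lambda_k}=\Phi_{\sum_{k>K}\lambda_k}\qquad(K\ge0).
\]
So $x\in E$ (take $K=0$) and $\|x-\sum_{k\le K}x_k\|_E\le\sum_{k>K}\lambda_k(\mathbb D)\to0$.
\end{proof}

\subsection{The analytic function}
For $z\in\mathbb D$ let
\[
f(z)(n,\omega)=b_n(z)\,h(z\omega).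
\]
By Lemma~\ref{lem:b}(i), $f(z)\in C_0$. Since $|f(z)|=\Phi_{\delta_z}$, we have $f(z)\in E$ and $\|f(z)\|_E\le1$.

\begin{lemma}\label{lem:f}
$f(z)=\sum_{k\ge0}a_kz^k$ for $z\in\mathbb D$, with $a_k\in E$ and $\|a_k\|_E\le1$. In particular $f\in H^\infty(\mathbb D,E)$.
\end{lemma}

\begin{proof}
Let $a_k(n,\omega)$ be the $k$-th Taylor coefficient at $0$ of the function $z\mapsto b_n(z)h(z\omega)$. The $l$-th Taylor coefficient of $z\mapsto h(z\omega)$ is a constant times $\omega^l$, so $a_k(n,\cdot)$ is a polynomial in $\omega$ of degree at most $k$, and is continuous. For $0<r<1$, Cauchy's formula gives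
\[
a_k(n,\omega)=r^{-k}\int_{\mathbb T}b_n(r\zeta)h(r\zeta\omega)\bar\zeta^{\,k}\,dm(\zeta).
\]
By Lemma~\ref{lem:b}(i), $|a_k(n,\omega)|\le r^{-k}\bigl(\frac{1+r}2\bigr)^{n^2}$, so $a_k\in C_0$. If $m_r$ is the normalized Lebesgue measure on $r\mathbb T$, the same formula gives $|a_k|\le r^{-k}\Phi_{m_r}$, whence $a_k\in E$ and $\|a_k\|_E\le r^{-k}$; let $r\to1$. So $\sum_ka_kz^k$ converges absolutely in $E$ for $|z|<1$. Convergence in $E$ implies pointwise convergence, so the sum is $f(z)$. As $\|f(z)\|_E\le1$, $f\in H^\infty(\mathbb D,E)$.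
\end{proof}

\subsection{The operator}
Define
\[
U:E\to c_0,\qquad Ux=\Bigl(\int_{\mathbb T}x(n,\omega)\,dm(\omega)\Bigr)_{n\ge1}.
\]
The values lie in $c_0$ because $E\subset C_0$. The operator is positive, and $\|Ux\|_\infty\le\|x\|_\infty\le\|x\|_E$. By the mean value property,
\[
Uf(z)=\bigl(h(0)\,b_n(z)\bigr)_{n\ge1}.
\]
If $\lim_{r\to1^-}Uf(r\zeta)$ existed in $c_0$, its $n$-th coordinate would be $h(0)b_n(\zeta)$. By Lemma~\ref{lem:b}(iii) and $|h(0)|\ge e^{-1}$ these numbers do not tend to $0$. So \emph{the radial limit of $Uf$ exists at no $\zeta\in\mathbb T$}. As $f\in H^\infty(\mathbb D,E)\subset H^p(\mathbb D,E)$ for every $p$, $U$ is not an ARN-operator.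

\subsection{Increasing sequences in $E$}
It remains to show that $U$ fixes no copy of $c_0$. A copy of $c_0$ in a Banach lattice yields a bounded increasing sequence (Section~\ref{sub:fix}), so we study those. We need the behavior of $|h|$ up to the boundary. For $w\in\overline{\mathbb D}$ put
\[
\varphi(w)=\limsup_{\mathbb D\ni v\to w}|h(v)| .
\]
Then $\varphi$ is upper semicontinuous on $\overline{\mathbb D}$, $0\le\varphi\le1$, $\varphi=|h|$ on $\mathbb D$, and $\varphi=0$ on $G$ by Lemma~\ref{lem:h}.

We also use the following. \emph{If $F\ge0$ is a bounded upper semicontinuous function on $\overline{\mathbb D}$ and positive measures $\lambda_j$ converge weak* to $\lambda$ on $\overline{\mathbb D}$, then $\limsup_j\int F\,d\lambda_j\le\int F\,d\lambda$.} To see this, choose continuous $F_l\downarrow F$, for instance $F_l(z)=\sup_w(F(w)-l|z-w|)$. Then $\limsup_j\int F\,d\lambda_j\le\int F_l\,d\lambda$ for each $l$, and $\int F_l\,d\lambda\to\int F\,d\lambda$.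

\begin{proposition}\label{prop:key}
Let $0\le u_1\le u_2\le\cdots$ in $E_{\mathbb R}$ with $\sup_N\|u_N\|_E<\infty$. Then there are numbers $\eta_n\to0$ with $u_N(n,\omega)\le\eta_n$ for all $N,n,\omega$.
\end{proposition}

Each $u_N$ alone satisfies such a bound because it lies in $C_0$; the point is the uniformity in $N$.

\begin{proof}
Choose $\lambda_N$ on $\mathbb D$ with $u_N\le\Phi_{\lambda_N}$ and $\sup_N\lambda_N(\mathbb D)<\infty$. A subsequence $(\lambda_{N_j})$ converges weak*, as measures on the compact set $\overline{\mathbb D}$, to some $\lambda$. Let $A\subset\mathbb T$ be the countable set of atoms of $\lambda|_{\mathbb T}$ and put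
\[
\eta_n=\int_{\overline{\mathbb D}\setminus A}|b_n|\,d\lambda .
\]

\emph{The numbers $\eta_n$ tend to $0$.} The part over $\mathbb D$ tends to $0$ by Lemma~\ref{lem:b}(i) and dominated convergence, the part over $\mathbb T\setminus A$ by Lemma~\ref{lem:b}(iv), since $\lambda|_{\mathbb T\setminus A}$ has no atoms.

\emph{The numbers $\eta_n$ are upper bounds.} The set $R=\{\omega\in\mathbb T:a\omega\in G\ \text{for all }a\in A\}=\bigcap_{a\in A}\bar aG$ is a countable intersection of dense $G_\delta$ sets, hence dense in $\mathbb T$. Fix $N,n$ and $\omega\in R$. For $N_j\ge N$, monotonicity gives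
\[
u_N(n,\omega)\le u_{N_j}(n,\omega)\le\Phi_{\lambda_{N_j}}(n,\omega)=\int_{\overline{\mathbb D}}|b_n(z)|\,\varphi(z\omega)\,d\lambda_{N_j}(z),
\]
because $\lambda_{N_j}$ is carried by $\mathbb D$, where $\varphi=|h|$. The integrand is bounded, nonnegative and upper semicontinuous in $z\in\overline{\mathbb D}$. Letting $j\to\infty$ we obtain
\[
u_N(n,\omega)\le\int_{\overline{\mathbb D}}|b_n(z)|\,\varphi(z\omega)\,d\lambda(z)\le\eta_n ,
\]
because $\varphi(a\omega)=0$ for $a\in A$ and $\varphi\le1$ elsewhere. Finally, $u_N(n,\cdot)$ is continuous and $R$ is dense, so $u_N(n,\omega)\le\eta_n$ for all $\omega\in\mathbb T$.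
\end{proof}

\subsection{$U$ does not fix a copy of $c_0$}\label{sub:fix}
Suppose it does. Then there are an isomorphic embedding $V:c_0\to E$ and $c>0$ with $\|Ux^{(k)}\|\ge c$ for all $k$, where $x^{(k)}=Ve_k$. Put
\[
u_N=2^{-N}\sum_{\varepsilon\in\{\pm1\}^N}\Bigl|\sum_{k\le N}\varepsilon_kx^{(k)}\Bigr|\in E_{\mathbb R}.
\]
Each modulus is that of $V(\sum_{k\le N}\varepsilon_ke_k)$, so $\|u_N\|_E\le\|V\|$. The inequality $|s|\le\frac12(|s+x|+|s-x|)$ with $s=\sum_{k\le N}\varepsilon_kx^{(k)}$, $x=x^{(N+1)}$, averaged over $\varepsilon$, gives $0\le u_N\le u_{N+1}$. Finally, for $k\le N$ the average of $\varepsilon_k\sum_{l\le N}\varepsilon_lx^{(l)}$ over all $\varepsilon\in\{\pm1\}^N$ is $x^{(k)}$, so $|x^{(k)}|\le u_N$.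

By Proposition~\ref{prop:key} there are $\eta_n\to0$ with $|x^{(k)}(n,\omega)|\le\eta_n$, and hence $|(Ux^{(k)})_n|\le\eta_n$, for all $k,n,\omega$. On the other hand $e_k\to0$ weakly in $c_0$, so $(UVe_k)_n\to0$ as $k\to\infty$ for each fixed $n$. For every $n_0\ge2$ we get
\[
\limsup_{k\to\infty}\|Ux^{(k)}\|\le\limsup_{k\to\infty}\max_{n<n_0}|(Ux^{(k)})_n|+\sup_{n\ge n_0}\eta_n=\sup_{n\ge n_0}\eta_n ,
\]
which tends to $0$ as $n_0\to\infty$. This contradicts $\|Ux^{(k)}\|\ge c$.

\subsection{Separability}
Replace $E_{\mathbb R}$ by its closed sublattice generated by the countable set $\{\operatorname{Re}a_k,\operatorname{Im}a_k:k\ge0\}$, which is separable. By Lemma~\ref{lem:f}, $f$ is a bounded analytic function into its complexification. The restriction of $U$ is still positive and fixes no copy of $c_0$, and $Uf$ is unchanged. This completes the proof of Theorem~\ref{thm:counter}.\qed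

\section{Range spaces without $c_0$}\label{sec:range}

\begin{proof}[Proof of Theorem~\ref{thm:range}, \textup{(1)}$\Rightarrow$\textup{(2)}]
Suppose that there is an isomorphic embedding $j:c_0\to Y$, and let $U,f$ be as in Theorem~\ref{thm:counter}. If $jU$ were bounded below on a copy of $c_0$, so would be $U$; hence $jU$ fixes no copy of $c_0$. If $jUf(r\zeta)$ converged in $Y$, the limit would lie in the closed subspace $j(c_0)$ and $Uf(r\zeta)$ would converge in $c_0$, which happens for no $\zeta$. So $jU$ is not an ARN-operator and (1) fails.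
\end{proof}

For the other direction we factor a given operator through a lattice on which the norm is controlled by the operator itself, show that this lattice is a KB-space, and apply \eqref{eq:KB}.

\begin{proof}[Proof of \textup{(2)}$\Rightarrow$\textup{(1)} and of the last statement]
Let $Y$ contain no copy of $c_0$, and let $U:E\to Y$ be an operator, $U\ne0$. For $u\in E_{\mathbb R}$ put
\[
\rho(u)=\sup\{\|Uv\|:v\in E_{\mathbb R},\ |v|\le|u|\}\le\|U\|\,\|u\|.
\]
If $|v|\le|u_1+u_2|\le|u_1|+|u_2|$, the Riesz decomposition property gives $v=v_1+v_2$ with $|v_i|\le|u_i|$. So $\rho$ is a seminorm, and obviously $\rho(u)\le\rho(u')$ if $|u|\le|u'|$. Let $F_{\mathbb R}$ be the completion of $(E_{\mathbb R}/\ker\rho,\rho)$, a Banach lattice, let $F$ be its complexification, and let $Q:E\to F$ be the canonical lattice homomorphism, which has dense range. Since $\|Uv\|\le\rho(v)=\|Qv\|$ for real $v$, there is a bounded operator $S:F\to Y$ with $U=SQ$: define it on $F_{\mathbb R}$ by continuity and extend it complex-linearly.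

\emph{$F$ is a KB-space.} Otherwise some norm bounded increasing sequence $(y_k)$ of positive elements of $F_{\mathbb R}$ is not Cauchy. For $n\le l\le k$ we have $0\le y_k-y_l\le y_k-y_n$, so there is $\epsilon>0$ such that for each $n$ some $k>n$ has $\|y_k-y_n\|\ge2\epsilon$. Passing to a subsequence we may assume that $v_j=y_{j+1}-y_j\ge0$ satisfies $\|v_j\|\ge2\epsilon$ for all $j\ge1$. For each $j$, by density, choose $x\in E_{\mathbb R}$ with $\|v_j-Qx\|\le2^{-j}\epsilon$ and put $e_j=x^+$. As $v_j=v_j^+$ and $Qe_j=(Qx)^+$, also $\|v_j-Qe_j\|\le2^{-j}\epsilon$. Then $\rho(e_j)=\|Qe_j\|\ge\epsilon$, and there is $w_j\in E_{\mathbb R}$ with $|w_j|\le e_j$ and $\|Uw_j\|\ge\epsilon/2$. Now $|Qw_j|\le Qe_j$, and for $|c_j|\le1$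
\[
\Bigl\|\sum_{j\le J}c_jUw_j\Bigr\|\le\|S\|\,\Bigl\|\sum_{j\le J}Qe_j\Bigr\|
\le\|S\|\Bigl(\Bigl\|\sum_{j\le J}v_j\Bigr\|+\epsilon\Bigr)\le\|S\|\bigl(\sup_j\|y_j\|+\epsilon\bigr),
\]
since $0\le\sum_{j\le J}v_j=y_{J+1}-y_1\le y_{J+1}$. By Lemma~\ref{lem:BP}(a), $Y$ contains a copy of $c_0$, a contradiction.

\emph{Conclusion.} If $f\in H^p(\mathbb D,E)$, then $Qf\in H^p(\mathbb D,F)=\tilde H^p(\mathbb D,F)$ by \eqref{eq:KB}. Hence $Uf=SQf\in\tilde H^p(\mathbb D,Y)$, and $U$ is an ARN-operator.
\end{proof}

\begin{remark}
The argument produces a copy of $c_0$ in $Y$, but not necessarily one that $U$ fixes: the sums $\sum_{j\le J}e_j$ are bounded for the seminorm $\rho$, but need not be bounded in $E$. The operator of Theorem~\ref{thm:counter} lives in this gap. There $\rho(x)=\|U|x|\|=\sup_n\int|x(n,\omega)|\,dm(\omega)$, because $U$ is positive, and the completion $F$ is not a KB-space, since otherwise the last paragraph of the proof would make $U$ an ARN-operator.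
\end{remark}

\section{Order continuous domains}\label{sec:oc}

Necessity in Theorem~\ref{thm:oc} is Proposition~\ref{prop:necessity}. For sufficiency let $E$ have order continuous norm, let $U:E\to Y$ fix no copy of $c_0$, and let $f\in H^\infty(\mathbb D,E)$ with $\|f\|\le1$, $f\ne0$. It is enough to treat $p=\infty$, by the independence of $p$ recalled in the introduction.

The plan is as follows. A separable order continuous lattice sits inside some $L^1(\mu)$, a KB-space, so $f$ has a boundary function $g$ there. The values $g(\zeta)$ need not lie in $E$, but their truncations do. If $U$ of the truncations did not converge, disjoint pieces of $g(\zeta)$ would give a copy of $c_0$ fixed by $U$. So $G(\zeta)$, the limit of $U$ of the truncations of $g(\zeta)$, exists, and we show that $Uf$ is the Poisson integral of $G$.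

\subsection{Reduction to a lattice of integrable functions}
By \cite[Prop.~1.a.8]{LT}, order continuity of the norm is equivalent to norm convergence of every increasing order bounded sequence. In this form it passes to closed sublattices. So we may replace $E_{\mathbb R}$ by the closed sublattice generated by the real and imaginary parts of $f(\mathbb D)$, which is separable because $f$ is continuous; the restriction of $U$ fixes no copy of $c_0$. A separable Banach lattice has a weak unit, for instance $\sum_n2^{-n}|x_n|/(1+\|x_n\|)$ with $(x_n)$ dense in $E_{\mathbb R}$. By \cite[Theorem~1.b.14]{LT} we may therefore assume that $E$ is an ideal in $L^1(\mu)$, where $\mu$ is a probability measure on a set $\Omega$, and that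
\begin{equation}\label{eq:embed}
\|x\|_1\le\|x\|_E\ \ (x\in E),\qquad L^\infty(\mu)\subset E,\qquad\|x\|_E\le2\|x\|_\infty\ \ (x\in L^\infty(\mu)).
\end{equation}
Order continuity now takes the form of \emph{dominated convergence in $E$}: if $|x_n|\le w\in E$ and $x_n\to0$ a.e., then $\|x_n\|_E\to0$. Indeed $s_n=\sup_{k\ge n}|x_k|\le w$ lies in $E$ and decreases to $0$ a.e. The increasing sequence $(w-s_n)$ is order bounded, so it converges in $E$, hence in $L^1(\mu)$, and its limit must be $w$. So $\|x_n\|_E\le\|s_n\|_E\to0$.

\subsection{Truncation}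
Let $B$ be the closure of $\{x\in E:\|x\|_E\le1\}$ in $L^1(\mu)$. It is closed and convex, and $k\in B$ implies $|k|\in B$.

\begin{lemma}\label{lem:trunc}
If $k\in B$ and $N>0$, then $k1_{\{|k|\le N\}}\in E$ and $\|k1_{\{|k|\le N\}}\|_E\le1$.
\end{lemma}

\begin{proof}
Take $k_j\in E$ with $\|k_j\|_E\le1$ and $k_j\to k$ a.e. Put $k_j'=k_j\min(1,|k|/|k_j|)$, and $k_j'=0$ where $k_j=0$. Then $|k_j'|\le|k_j|$, so $\|k_j'\|_E\le1$, and $|k_j'|\le|k|$. Moreover $k_j'\to k$ a.e.: where $k=0$ we have $k_j'=0$, and where $k\ne0$ the factor $\min(1,|k|/|k_j|)$ tends to $1$. The functions $k_j'1_{\{|k|\le N\}}$ are bounded by the constant $N$, an element of $E$, so they converge to $k1_{\{|k|\le N\}}$ in $E$ by dominated convergence.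
\end{proof}

This step has no analog in the lattice of Section~\ref{sec:construction}: it consists of continuous functions, and multiplication by the indicator function of a set $\{|k|\le N\}$ is not available.

\begin{lemma}\label{lem:AB}
Let $0\le k\in B$.
\begin{enumerate}
\item[\textup{(A)}] For each $\epsilon>0$ there is $N$ such that $\|Uv\|\le\epsilon$ for all $v\in E$ with $|v|\le k1_{\{k>N\}}$.
\item[\textup{(B)}] If $u_n\in E$, $|u_n|\le k$ and $u_n\to0$ a.e., then $Uu_n\to0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(A) Suppose that this fails for some $\epsilon>0$. Then for each $N$ there is $v\in E$ with $|v|\le k1_{\{k>N\}}$ and $\|Uv\|>\epsilon$. By dominated convergence $v1_{\{k\le M\}}\to v$ in $E$ as $M\to\infty$, so $\|U(v1_{\{k\le M\}})\|>\epsilon$ for some $M>N$. Inductively we find $N_1<N_2<\cdots$ and $v_i\in E$ with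
\[
|v_i|\le k1_{\{N_i<k\le N_{i+1}\}},\qquad\|Uv_i\|>\epsilon .
\]
The $v_i$ are disjoint. For scalars $c_1,\dots,c_J$ we have $|c_i||v_i|\le|\sum_lc_lv_l|\le\max_l|c_l|\,k1_{\{k\le N_{J+1}\}}$, so by Lemma~\ref{lem:trunc}
\[
\frac{\epsilon}{\|U\|}\max_i|c_i|\le\Bigl\|\sum_ic_iv_i\Bigr\|_E\le\max_i|c_i| .
\]
Hence $e_i\mapsto v_i$ extends to an isomorphic embedding of $c_0$ into $E$. Since $\|Uv_i\|>\epsilon$ for all $i$, $U$ fixes a copy of $c_0$ by Lemma~\ref{lem:BP}(b), a contradiction.

(B) Given $\epsilon$, take $N$ from (A). Then $\|U(u_n1_{\{k>N\}})\|\le\epsilon$ for all $n$. The functions $u_n1_{\{k\le N\}}$ are bounded by $N$ and tend to $0$ a.e., so they tend to $0$ in $E$. Thus $\limsup_n\|Uu_n\|\le\epsilon$.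
\end{proof}

\subsection{The boundary function}
By \eqref{eq:embed}, $f\in H^\infty(\mathbb D,L^1(\mu))$. The lattice $L^1(\mu)$ is a KB-space, so by \eqref{eq:KB} the limit $g(\zeta)=\lim_{r\to1^-}f(r\zeta)$ exists in $L^1(\mu)$ for a.e.\ $\zeta$. Hence $g\in L^\infty(\mathbb T,L^1(\mu))$ is strongly measurable, and $g(\zeta)\in B$ for a.e.\ $\zeta$. Letting $r\to1$ in $f(rz)=\int P_z\,f(r\,\cdot)\,dm$ we get, by dominated convergence,
\[
f(z)=\int P_z\,g\,dm\quad\text{in }L^1(\mu)\qquad(z\in\mathbb D).
\]
Approximating $g$ by simple functions in $L^1(\mathbb T,L^1(\mu))=L^1(m\otimes\mu)$, we obtain a measurable function $g(\zeta,\omega)$ on $\mathbb T\times\Omega$ such that $g(\zeta,\cdot)$ represents $g(\zeta)$ for a.e.\ $\zeta$. Bochner integrals in $\zeta$ are then computed pointwise for a.e.\ $\omega$, as one sees by testing against $L^\infty(\mu)$ and using Fubini's theorem. Put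
\[
g_N(\zeta)=g(\zeta)1_{\{|g(\zeta)|\le N\}},\qquad N=1,2,\dots
\]
By Lemma~\ref{lem:trunc}, $g_N(\zeta)\in E$ and $\|g_N(\zeta)\|_E\le1$ for a.e.\ $\zeta$.

\begin{lemma}
$g_N:\mathbb T\to E$ is strongly measurable.
\end{lemma}

\begin{proof}
Let $x^*\in E^*$. By dominated convergence in $E$ the set function $A\mapsto x^*(1_A)$ is countably additive, and it vanishes on $\mu$-null sets. By the Radon--Nikodym theorem there is $y\in L^1(\mu)$ with $x^*(x)=\int xy\,d\mu$ for simple $x$, and then for all $x\in L^\infty(\mu)$, because $\|x\|_E\le2\|x\|_\infty$ and simple functions are dense in $L^\infty(\mu)$. So $x^*(g_N(\zeta))=\int g_N(\zeta,\omega)y(\omega)\,d\mu(\omega)$ is measurable in $\zeta$ by Fubini's theorem. As $E$ is separable, Pettis' theorem gives the claim.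
\end{proof}

\subsection{Conclusion}
For a.e.\ $\zeta$ apply Lemma~\ref{lem:AB}(A) with $k=|g(\zeta)|\in B$. For $N<M$ we have $|g_M(\zeta)-g_N(\zeta)|\le k1_{\{k>N\}}$, so $(Ug_N(\zeta))_N$ is Cauchy. Let $G(\zeta)=\lim_NUg_N(\zeta)$. As an a.e.\ limit of strongly measurable functions bounded by $\|U\|$, $G$ belongs to $L^\infty(\mathbb T,Y)$ and is strongly measurable.

Fix $z\in\mathbb D$. By dominated convergence,
\begin{equation}\label{eq:lim1}
U\Bigl(\int P_z\,g_N\,dm\Bigr)=\int P_z\,Ug_N\,dm\longrightarrow\int P_z\,G\,dm\qquad(N\to\infty).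
\end{equation}
It remains to compare the left side with $Uf(z)$. Let $u_N=f(z)-\int P_z\,g_N\,dm\in E$. The integral is a Bochner integral in $E$, hence also in $L^1(\mu)$, so for a.e.\ $\omega$
\[
u_N(\omega)=\int P_z(\zeta)\,g(\zeta,\omega)\,1_{\{|g(\zeta,\omega)|>N\}}\,dm(\zeta),
\qquad |u_N|\le k:=\int P_z\,|g|\,dm .
\]
Since $k<\infty$ a.e., dominated convergence in $\zeta$ gives $u_N\to0$ a.e. Moreover $k\in B$: we have $|g(\zeta)|\in B$ for a.e.\ $\zeta$, $P_z\,dm$ is a probability measure, and $B$ is closed and convex. So Lemma~\ref{lem:AB}(B) gives $Uu_N\to0$. Together with \eqref{eq:lim1},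
\[
Uf(z)=\int P_z\,G\,dm\qquad(z\in\mathbb D).
\]
Almost every $\zeta\in\mathbb T$ is a Lebesgue point of the Bochner integrable function $G$, that is, the averages of $\|G-G(\zeta)\|$ over arcs centered at $\zeta$ and shrinking to $\zeta$ tend to $0$. At such $\zeta$ the classical Poisson estimate gives
\[
\|Uf(r\zeta)-G(\zeta)\|\le\int P_{r\zeta}(\xi)\,\|G(\xi)-G(\zeta)\|\,dm(\xi)\longrightarrow0\qquad(r\to1^-).
\]
So $Uf\in\tilde H^\infty(\mathbb D,Y)$, and $U$ is an ARN-operator. This proves Theorem~\ref{thm:oc}.\qed

\begin{thebibliography}{9}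
\bibitem{LT} Lindenstrauss and Tzafriri, \emph{Classical Banach Spaces II}.
\end{thebibliography}

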